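# Clean endomorphism rings of projective modules without the semilocal hypothesis

Throughout, rings are associative with identity and nonzero, modules are left modules, and $\mathrm{end}(_RM)$ is the endomorphism ring of $_RM$. The zero module has the zero endomorphism ring, for which everything below is trivially true.

## 1. Finite-dimensional vector spaces

**Definition.** A ring $S$ is *clean* if every element of $S$ is the sum of an idempotent and a unit of $S$.

A field is clean: $a=0+a$ if $a\ne 0$, and $0=1+(-1)$. The ring $\mathbb Z$ is not clean: its idempotents are $0,1$ and its units are $\pm1$, so the only sums are $-1,0,1,2$, and $3$ is missed. Cleanness passes to homomorphic images and to products, because idempotents and units do, and to opposite rings, because the definition does not see the order of multiplication. So it never matters on which side we write maps.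

We begin with $\mathrm{end}(V)$, for $V$ a finite-dimensional space over a division ring. We build the idempotent one vector at a time and keep $g-e$ injective.

**Lemma 1.1 (one more vector).** Let $D$ be a division ring, $V$ a left $D$-space, $g\in\mathrm{end}(V)$, $W\subseteq V$ a finite-dimensional subspace, and $e=e^2\in\mathrm{end}(W)$ with $g-e:W\to V$ injective. If $w\in V\setminus W$, then $e$ extends to an idempotent $e'$ of $W\oplus Dw$ such that $g-e'$ is injective on $W\oplus Dw$.

*Proof.* Put $U=(g-e)W$, so $\dim U=\dim W$. We may prescribe $e'w$ in two ways: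

- (i) $e'w=a$ with $a\in eW$. Then $e'(e'w)=ea=a=e'w$.
- (ii) $e'w=w+a$ with $a\in(1-e)W$. Then $e'(e'w)=w+a+ea=w+a=e'w$.

Both give idempotents extending $e$. Since $g-e'$ is injective on $W$ with image $U$, it is injective on $W\oplus Dw$ exactly when $(g-e')w\notin U$. Suppose every choice fails. Then $gw-a\in U$ for all $a\in eW$, and $gw-w-a\in U$ for all $a\in(1-e)W$. Taking $a=0$ in both gives $gw\in U$ and $gw-w\in U$, so $w\in U$. Subtracting, all of $eW$ and all of $(1-e)W$ lie in $U$, so $W=eW+(1-e)W\subseteq U$. The dimensions are equal and finite, so $W=U$. Hence $w\in U=W$, a contradiction. $\square$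

**Proposition 1.2.** If $V$ is a finite-dimensional left space over a division ring, then $\mathrm{end}(V)$ is clean.

*Proof.* Let $g\in \mathrm{end}(V)$. Start with $W=0$, $e=0$, and apply Lemma 1.1 until $W=V$. The result is an idempotent $e\in\mathrm{end}(V)$ with $g-e$ injective. Since $\dim V<\infty$, $g-e$ is a unit, and $g=e+(g-e)$. $\square$

This already says something about larger base rings. Let $k$ be a field and $A=k^{\mathbb N}$. Up to the side on which maps are written, $\mathrm{end}(_AA^n)$ is $M_n(A)\cong M_n(k)^{\mathbb N}$, a product of clean rings, hence clean.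

What changes for general projective modules? Three things go wrong.

First, in infinite dimension, injective does not imply onto. Let $V$ have basis $b_0,b_1,\dots$ and let $gb_i=b_{i+1}$. If we feed $b_0,b_1,b_2,\dots$ into Lemma 1.1 and always choose $e'w=0$, which is always allowed because $gb_i=b_{i+1}\notin U=Db_1+\dots+Db_i$, we end with $e=0$, and $g-0$ is not onto. The constant choice $e=1$ fails as well: the image of $g-1$ consists of combinations of the $b_i$ with coefficient sum $0$. Surjectivity has to be arranged on purpose.

Second, the base ring need not be a division ring, and then a projective module looks like many vector spaces at once. Third, the module may need uncountably many generators. We treat the three in this order, after saying why the infinite-rank case matters.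

## 2. Semilocal rings, perfect rings, and the statements

We write $J=J(R)$ for the Jacobson radical: $a\in J$ if and only if $1-ra$ is a unit for every $r\in R$. It is an ideal. If an ideal $I$ has $1-n$ a unit for all $n\in I$, then $I\subseteq J$. An element whose image in $R/J$ is a unit is a unit of $R$, and the same is true modulo any ideal $I\subseteq J$.

**Definition.** $R$ is *semilocal* if $R/J$ is semisimple Artinian. Local rings are semilocal. The ring $\mathbb Z$ is not, since $J(\mathbb Z)=0$ and $\mathbb Z$ is not Artinian.

**Definition.** A subset $N\subseteq R$ is *left T-nilpotent* if for all $a_1,a_2,\dots\in N$ some product $a_1a_2\cdots a_n$ is $0$. Taking a constant sequence, we see that every element of such an $N$ is nilpotent. The converse fails: in $k[x_1,x_2,\dots]/(x_1^2,x_2^2,\dots)$ the ideal generated by the $x_i$ consists of nilpotent elements, but $x_1x_2\cdots x_n\neq0$ for all $n$. On the other hand, T-nilpotent ideals need not be nilpotent. In $k[x_1,x_2,\dots]/(x_ix_j\ (i\ne j),\ x_i^{i+1})$ let $N$ be the ideal generated by the $x_i$. If $a_1\in N$ involves only $x_1,\dots,x_m$,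 then $a_1\cdots a_n$ is a combination of powers $x_i^{d}$ with $i\le m$ and $d\ge n$, so it is $0$ once $n>m$. But $x_i^i\ne0$ for every $i$, so $N$ is not nilpotent.

**Definition.** $R$ is *left perfect* if $R/J$ is semisimple Artinian and $J$ is left T-nilpotent.

The following result is known. It is Corollary 2.5 of the printed mathematics book from which the problem is taken.

**Corollary 2.5 (known).** Let $R$ be a semilocal ring. The following are equivalent:

- (1) For every projective module $_RP$, $\mathrm{end}(_RP)$ is clean.
- (2) $\mathrm{end}(_R(R^{(\mathbb N)}))$ is clean.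
- (3) $R$ is left perfect.

Here $R^{(\mathbb N)}$ is the free left module of countably infinite rank. Question 2.3 there asks: can the assumption that $R$ is semilocal be deleted? In other words, are (1), (2), (3) equivalent for every ring? They are not. To state what is true we need three more words.

**Definition.** $R$ is *von Neumann regular* (or just *regular*) if every $a\in R$ satisfies $a=aba$ for some $b\in R$. $R$ is *abelian* if all its idempotents are central. $R$ is *strongly regular* if it is regular and abelian.

Boolean rings are strongly regular ($a=a\cdot1\cdot a$, and they are commutative), and so are products of division rings (invert the nonzero coordinates). The ring $M_2(k)$ is regular but not abelian.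

**Theorem A.** If $A$ is strongly regular, then $\mathrm{end}(_AP)$ is clean for every projective $_AP$. So if $A$ is strongly regular and not semisimple Artinian (e.g. an infinite Boolean ring, or $k^{\mathbb N}$ with $k$ a field), then (1) and (2) hold for $A$ but (3) fails.

The second sentence follows from the first. If $a\in J(A)$ and $a=aba$, then $a(1-ba)=0$ and $1-ba$ is a unit, so $a=0$. Thus $J(A)=0$, and left perfect would mean semisimple Artinian. As for the examples: a semisimple Artinian Boolean ring is a finite product of copies of $\mathbb F_2$, hence finite; and $k^{\mathbb N}$ contains infinitely many orthogonal nonzero idempotents $\epsilon_1,\epsilon_2,\dots$, so the ideals generated by $\epsilon_1+\dots+\epsilon_n$ increase strictly, and $k^{\mathbb N}$ is not Noetherian, hence not semisimple Artinian.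

Theorem A alone answers the question. For a large class of rings one can say exactly what replaces (3):

$$(4)\qquad J(R)\text{ is left T-nilpotent and } R/J(R)\text{ is von Neumann regular.}$$

**Theorem B.** Let $R$ be a ring such that $R/J$ is Morita equivalent to an abelian ring (e.g. $R$ commutative, or $R$ semilocal). Then (1) $\Leftrightarrow$ (2) $\Leftrightarrow$ (4).

**Corollary C.** (i) For commutative $R$: (1) $\Leftrightarrow$ (2) $\Leftrightarrow$ every prime ideal is maximal and the nilradical is T-nilpotent. (ii) For semilocal $R$, $R/J$ is Morita equivalent to a finite product of division rings and is regular, so (4) reads "$R$ is left perfect", and Theorem B becomes Corollary 2.5.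

No characterization of (1) or (2) for arbitrary noncommutative rings is claimed. Sections 3–7 prove Theorem A; Sections 8–10 prove Theorem B and Corollary C.

## 3. Countable dimension: forcing a vector into the image

We need a version of Lemma 1.1 that puts a prescribed vector $v$ both into the domain and into the image of $g-e'$, at the cost of only finitely many new vectors.

**Lemma 3.1.** Let $D$ be a division ring, $V$ a left $D$-space, $g\in\mathrm{end}(V)$, $W\subseteq V$ a finite-dimensional subspace, $e=e^2\in\mathrm{end}(W)$ with $g-e:W\to V$ injective, and $v\in V$. Then there are a finite-dimensional $W'\supseteq W+Dv$ and an idempotent $e'\in\mathrm{end}(W')$ extending $e$ such that $g-e':W'\to V$ is injective and $v\in(g-e')W'$.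

*Proof.*

**Step 1 (put $v$ into the domain).** Iterating Lemma 1.1, we can extend $(W,e)$, keeping injectivity, to any finite-dimensional subspace containing $W$. In particular we may assume $v\in W$. Now let $M=\sum_{i\ge0}g^iW$, so $gM\subseteq M$.

**Step 2 (dispose of the case $\dim M<\infty$).** Extend $e$ to an idempotent $e'$ of $W'=M$ by Step 1. Then $g-e'$ is an injective map from $M$ to $M$, hence onto, and $v\in W\subseteq M=(g-e')M$.

**Step 3 (find a free orbit when $\dim M=\infty$).** For some $z$ in a finite basis of $W$, the span of $\{g^iz\}_{i\ge0}$ is infinite-dimensional. Then the $g^iz$ are linearly independent. Otherwise some $g^nz$ lies in $Y=\sum_{i<n}Dg^iz$, so $gY\subseteq Y$ and all $g^iz$ lie in the finite-dimensional $Y$.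

**Step 4 (move far out on the orbit).** Let $U=(g-e)W$. If $v\in U$, take $W'=W$, $e'=e$. Otherwise let $T=W+U+Dv+Dgv$, which is finite-dimensional. Its intersection with $\bigoplus_iDg^iz$ is finite-dimensional, so it lies in $\sum_{i<N}Dg^iz$ for some $N$; hence
$$T\cap\sum_{i\ge N}Dg^iz=0. \tag{3.2}$$
Put $y=g^Nz$ and $p=gy-v$. The plan is to arrange $e'y=p$, for then $(g-e')y=v$.

**Step 5 (define $e'$).** We check that $W+Dy+Dp$ is a direct sum with $y,p$ independent. If $\alpha y+\beta p\in W$, then $\alpha y+\beta gy\in W+Dv\subseteq T$, so $\alpha=\beta=0$ by (3.2). Put $W'=W\oplus Dy\oplus Dp$, and let $e'=e$ on $W$, $e'y=p$, $e'p=p$. This is idempotent, and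
$$(g-e')y=v,\qquad (g-e')p=g^2y-gy-gv+v .$$

**Step 6 (check injectivity).** We need $(g-e')y$ and $(g-e')p$ to be independent modulo $U$. Suppose $\alpha v+\beta(g-e')p\in U$. Then $\beta(g^2y-gy)\in T$, so $\beta=0$ by (3.2). Hence $\alpha v\in U$, and $\alpha=0$ because $v\notin U$. So $g-e'$ is injective on $W'$, and $v\in W'\cap (g-e')W'$. $\square$

For the shift $gb_i=b_{i+1}$ with $W=Db_0$, $e=0$, $v=b_0$, we have $z=b_0$, $T=Db_0+Db_1$ and $N=2$. So $y=b_2$, $p=b_3-b_0$, and $e'$ is given by $e'b_0=0$, $e'b_2=b_3-b_0$, $e'b_3=b_3-b_0$. Indeed $(g-e')b_2=b_3-(b_3-b_0)=b_0$.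

**Corollary 3.3.** If $V$ has countable dimension over a division ring, then $\mathrm{end}(V)$ is clean.

*Proof.* Let $v_1,v_2,\dots$ span $V$ and let $g\in\mathrm{end}(V)$. Starting from $W_0=0$, apply Lemma 3.1 with $v=v_1,v_2,\dots$ to get idempotents $e_n$ on $W_n$, each extending the previous one, with $g-e_n$ injective on $W_n$ and $v_n\in W_n\cap(g-e_n)W_n$. Then $\bigcup W_n=V$, and $e=\bigcup e_n$ is an idempotent of $\mathrm{end}(V)$. The map $g-e$ is injective, and its image contains every $v_n$. So $g-e$ is a unit. $\square$

## 4. From $k^{\mathbb N}$ to the Boolean algebra of central idempotents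

**Working coordinate by coordinate.** Let $A=k^{\mathbb N}$ with $\mathbb N=\{1,2,\dots\}$, and $P=A^{(\mathbb N)}$ with basis $b_1,b_2,\dots$. An endomorphism $g$ of $P$ is a row-finite matrix over $A$. So it is a sequence $(g_t)_{t\in\mathbb N}$ of row-finite matrices over $k$ with a uniformity condition: for each $i$, the supports of the $i$-th rows of all the $g_t$ lie in one common finite set. It is natural to decompose each $g_t=e_t+u_t$ by Corollary 3.3 and put $e=(e_t)$. This stops working exactly at the uniformity condition. Suppose $k$ has an element $c\ne0,1$, and let $g_t=c\cdot1$ for all $t$. Any idempotent $e_t$ gives a unit $c-e_t=c(1-e_t)+(c-1)e_t$. Let $e_1=0$ and $e_t=E_{11}+E_{1t}$ for $t\ge2$, which is idempotent. Each $g_t=e_t+(g_t-e_t)$ is a clean decomposition, but the first rows of the $e_t$ have no common finite support, so $(e_t)$ is not an endomorphism of $P$. The inverses of the $u_t$ must be uniformly row-finite as well.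

One might hope to do each step of Lemma 3.1 with a number of vectors bounded independently of $t$. As it stands, the lemma gives no such bound. Let $g_tb_i=b_{i+1}$ for $i<t$ and $g_tb_i=0$ for $i\ge t$. For the first vector $v=b_1$, the space $M$ in coordinate $t$ is $Db_1+\dots+Db_t$, of dimension $t$, and Step 2 uses all of it.

The way out is to look at more points than the coordinates $t\in\mathbb N$. At each maximal ideal $x$ of the Boolean algebra of idempotents there is a division ring $A_x$ and a space $P_x$. We apply Lemma 3.1 there. The finitely many equations that it produces hold not just at $x$ but on a whole idempotent $h\notin x$; and finitely many such idempotents cover everything, by compactness. In the last example, at a point $x$ containing all the coordinate idempotents, $g_x$ becomes the shift, because $gb_i=h_ib_{i+1}$ with $h_i$ the indicator of $\{t>i\}$, and $1-h_i\in x$. There Steps 3–6 use just three vectors, and what they do works for all large $t$ simultaneously.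

**The set-up.** Let $A$ be an abelian ring and $B$ the Boolean algebra of its (central) idempotents, with $f\wedge f'=ff'$ and $f\vee f'=f+f'-ff'$. For a maximal ideal $x$ of $B$ and a left $A$-module $M$ put
$$xM=\bigcup_{f\in x}fM,\qquad M_x=M/xM,\qquad A_x=A/xA .$$
Each $fM$ is a submodule because $f$ is central, and $fM+f'M=(f\vee f')M$, so $xM$ is a submodule. Likewise $xA$ is a two-sided ideal, and $M_x$ is an $A_x$-module. We write $m_x$ or $\bar m$ for the image of $m$. For $A=k^{\mathbb N}$, $B$ is the algebra of subsets of $\mathbb N$. The ideal $x$ of all sets not containing a fixed $t$ gives $A_x=k$, the $t$-th coordinate. The points that contain all finite sets are the additional ones.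

**(F1)** *$m\in xM$ if and only if $hm=0$ for some $h\in B\setminus x$.* If $m=fm$ with $f\in x$, take $h=1-f$, which is not in $x$ since $x$ is proper. Conversely, let $hm=0$ with $h\notin x$. As $h(1-h)=0\in x$ and $x$ is prime, $1-h\in x$, and $m=(1-h)m\in xM$. Moreover:

- $B\setminus x$ is closed under products, again because $x$ is prime. So finitely many conditions "$hm=0$" can be met by one $h\notin x$, and they persist for every $h'\le h$.
- $f_x=1$ for $f\in B\setminus x$, since $1-f\in x$.
- $A_x\ne0$, since $h\cdot1=0$ is impossible for $h\notin x$.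

**(F2)** *Suppose $f\in B$, and for each maximal ideal $x\not\ni f$ we are given $f'_x\le f$ with $f'_x\in B\setminus x$. Then $f$ is a finite orthogonal sum of elements of $B$, each $\le$ some $f'_x$.* The elements $f'_x$ together with $1-f$ lie in no common maximal ideal: if $x\not\ni f$ then $f'_x\notin x$, and if $x\ni f$ then $1-f\notin x$. So they generate the ideal $B$, and finitely many of them have join $1$. Multiplying by $f$ shows that $f$ is the join of finitely many of the $f'_x$, say $f_1,\dots,f_n$. Then $f$ is the orthogonal sum of $f_1,\ f_2(1-f_1),\ f_3(1-f_1)(1-f_2),\dots$.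

**(F3)** *If $L$ is a submodule of $M$, then $L\cap xM=xL$, so $L_x$ embeds in $M_x$. A homomorphism $\varphi:M\to M'$ satisfies $\varphi(xM)\subseteq xM'$ and induces $\varphi_x:M_x\to M'_x$.* The first part is (F1), since the condition $hm=0$ does not depend on the ambient module. The second holds since $\varphi(fM)\subseteq fM'$.

**Lemma 4.1.** If $A$ is strongly regular, then each $A_x$ is a division ring.

*Proof.* Let $a=aba$ and $f=ab$. Then $f^2=abab=ab=f$, so $f\in B$, and $a=fa$. If $f\in x$, then $a=fa\in xA$. If $f\notin x$, then $a_xb_x=f_x=1$. So every nonzero element of $A_x\ne0$ is right invertible. If now $\alpha\ne0$ and $\alpha\beta=1$, then $\beta\neq 0$, so $\beta\gamma=1$ for some $\gamma$; hence $\gamma=\alpha\beta\gamma=\alpha$ and $\beta\alpha=1$. $\square$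

## 5. Spreading a decomposition from a point to an idempotent

In this section $A$ is strongly regular, $P$ is a projective $A$-module, and $g\in\mathrm{end}(_AP)$.

**Definition.** Let $h\in B$. Elements $p_1,\dots,p_s\in hM$ are *$hA$-independent* if $\sum a_ip_i=0$ with $a_i\in hA$ forces all $a_i=0$.

For instance, for $A=k^{\mathbb N}$ and $h$ the indicator of a set $H$, the element $h$ of $A$ is $hA$-independent, but it is not $A$-independent (that is, $1A$-independent) unless $H=\mathbb N$, because $(1-h)h=0$.

**Lemma 5.1 (independence spreads).** Let $p_1,\dots,p_s\in P$ have images in $P_x$ that are linearly independent over $A_x$. Then $hp_1,\dots,hp_s$ are $hA$-independent for some $h\in B\setminus x$, and likewise $h'p_1,\dots,h'p_s$ are $h'A$-independent for every $h'\le h$ in $B$.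

*Proof.* Independence over a division ring is witnessed by a one-sided inverse matrix, which is a finite set of equations; equations spread by (F1).

Let $P$ be a summand of a free module $F$. By (F3), $P_x\subseteq F_x$. The module $F_x$ is free over $A_x$ on the image of the basis of $F$: an element lies in $xF$ exactly when its finitely many coordinates lie in $xA$, since finitely many elements of $x$ have their join in $x$. The coordinates of the $p_i$ form an $s\times m$ matrix $\Pi$ over $A$, whose rows become left independent over $A_x$. So the map $a\mapsto a\bar\Pi$ from $A_x^s$ to $A_x^m$ is injective and has a left inverse as a linear map. This means that there is an $m\times s$ matrix $Q$ over $A$ with $\bar\Pi\bar Q=I$. By (F1), $h(\Pi Q-I)=0$ for some $h\in B\setminus x$. Let $\sum a_ihp_i=0$ with $a_i\in hA$. The row $a=(a_i)$ satisfies $a=ah$, so $a\Pi=0$, and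
$$0=a\Pi Q=a\,h\Pi Q=a\,hI=a .$$
If $h'\le h$, then $h'(\Pi Q-I)=0$ too, and the same computation applies. $\square$

**Definition.** For $f\in B$, an *$f$-datum* is a pair $(W,e)$ where

- $W=\bigoplus_{i=1}^rAw_i\subseteq fP$ with $w_1,\dots,w_r$ $fA$-independent (so $W$ is $fA$-free on the $w_i$);
- $e=e^2\in\mathrm{end}(_AW)$;
- $(g-e)w_1,\dots,(g-e)w_r$ are $fA$-independent (so $g-e$ is injective on $W$).

These last elements do lie in $fP$, since $g(fP)\subseteq fP$. If $f'\le f$, then $(f'W,e|_{f'W})$ is an $f'$-datum with basis $f'w_i$, which we call the *restriction*: if $\sum a_if'w_i=0$ with $a_i\in f'A$, then $a_if'=a_i\in fA$, so $\sum a_iw_i=0$ and all $a_i=0$; the elements $(g-e)(f'w_i)=f'(g-e)w_i$ are handled in the same way. An $f'$-datum $(W',e')$ with $f'\le f$ *extends* $(W,e)$ if $f'W\subseteq W'$ and $e'=e$ on $f'W$.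

As an example, take $A=k^{\mathbb N}$ and the $g$ of Section 4 with $g_tb_i=b_{i+1}$ for $i<t$ and $g_tb_i=0$ for $i\ge t$. Let $f$ be the indicator of $\{t\ge2\}$. Then $(Afb_1,0)$ is an $f$-datum, since $gfb_1=fb_2$. The pair $(Ab_1,0)$ is not a $1$-datum, since $(1-f)gb_1=0$. On $1-f$ one can use the identity instead: $(A(1-f)b_1,1)$ is a $(1-f)$-datum, since $(g-1)(1-f)b_1=-(1-f)b_1$. Different idempotents on different pieces are what we need.

**Lemma 5.2.** Let $(W,e)$ be an $f$-datum, $v\in P$, and $f\notin x$. Then there are $f'\le f$ with $f'\notin x$ and an $f'$-datum $(W',e')$ extending $(W,e)$ with $f'v\in W'$ and $f'v\in(g-e')W'$.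

*Proof.*

**Step 1 (pass to the point $x$).** We show that the images $\bar w_i\in P_x$ are independent. If $\sum\bar a_i\bar w_i=0$, then $\sum a_iw_i\in xP$, and by (F1) $\sum ha_iw_i=0$ for some $h\notin x$. Replacing $h$ by $hf\notin x$, we may take $h\le f$. Then $ha_i\in fA$, so $ha_i=0$ and $\bar a_i=0$ by (F1). In the same way the images of the $(g-e)w_i$ are independent. By (F3), $W_x$ embeds in $P_x$ with image $\bar W=\bigoplus A_x\bar w_i$, so $e$ induces a well-defined idempotent $\bar e=e_x$ on $\bar W$. Since $g_x-\bar e$ maps the basis $\bar w_i$ to the independent images of the $(g-e)w_i$, it is injective on $\bar W$.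

**Step 2 (apply linear algebra at $x$).** By Lemma 4.1, $A_x$ is a division ring. Lemma 3.1 with $D=A_x$, $V=P_x$ and $g_x,\bar W,\bar e,\bar v$ gives a space $\bar W'$ with basis $\bar w_1,\dots,\bar w_r,\bar w_{r+1},\dots,\bar w_s$ and an idempotent $\bar e'$ of $\bar W'$ extending $\bar e$, with $g_x-\bar e'$ injective on $\bar W'$ and $\bar v\in\bar W'\cap(g_x-\bar e')\bar W'$.

**Step 3 (lift to $A$ and write down what should hold).** Lift $\bar w_i$ ($i>r$) to $w_i\in P$. Write $\bar e'\bar w_i=\sum_j\bar c_{ij}\bar w_j$ with $c_{ij}\in A$. For $i\le r$ we choose the actual matrix of $e$: $c_{ij}\in fA$ for $j\le r$ with $ew_i=\sum_{j\le r}c_{ij}w_j$, and $c_{ij}=0$ for $j>r$. Put $C=(c_{ij})$ and $q_i=gw_i-\sum_jc_{ij}w_j$. In coordinates, $\bar e'$ sends a row $a$ to $a\bar C$, so $\bar C^2=\bar C$. The $\bar q_i=(g_x-\bar e')\bar w_i$ are independent. There are $d_i,b_i\in A$ with $\bar v=\sum\bar d_i\bar w_i=\sum\bar b_i\bar q_i$.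

**Step 4 (spread from $x$ to an idempotent).** By (F1) and Lemma 5.1, which impose finitely many conditions, each inherited by smaller idempotents, there is $h\le f$ with $h\notin x$ such that

- $hw_1,\dots,hw_s$ are $hA$-independent, and $hq_1,\dots,hq_s$ are $hA$-independent;
- $h(C^2-C)=0$;
- $hv=\sum hd_iw_i$ and $hv=\sum hb_iq_i$.

**Step 5 (read off the new datum).** Put $f'=h$, $W'=\bigoplus_{i\le s}Ahw_i\subseteq hP$ and $e'(hw_i)=\sum_jc_{ij}hw_j$. Since $W'$ is $hA$-free on the $hw_i$, $e'$ is a well-defined endomorphism. It is idempotent since $hC^2=hC$. For $i\le r$ we have $e(hw_i)=h\sum_{j\le r}c_{ij}w_j=e'(hw_i)$, so $hW\subseteq W'$ and $e'=e$ on $hW$. Next, $(g-e')(hw_i)=hq_i$, and these are $hA$-independent. So $(W',e')$ is an $h$-datum extending $(W,e)$. Finally $hv=\sum d_i(hw_i)\in W'$ and $hv=\sum b_i(hq_i)\in(g-e')W'$. $\square$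

## 6. Gluing over finite partitions

**Proposition 6.1.** If $P$ is a countably generated projective module over a strongly regular ring $A$, then $\mathrm{end}(_AP)$ is clean.

*Proof.* Let $g\in\mathrm{end}(P)$ and let $v_1,v_2,\dots$ generate $P$ (repetitions allowed).

**Step 1 (build a tree of data).** We construct inductively finite orthogonal sets $F_n\subseteq B$ with sum $1$ and, for each $f\in F_n$, an $f$-datum $(W_{n,f},e_{n,f})$, such that

- each element of $F_{n+1}$ lies below an element of $F_n$;
- $(W_{n+1,f'},e_{n+1,f'})$ extends $(W_{n,f},e_{n,f})$ whenever $f'\in F_{n+1}$ and $f'\le f\in F_n$;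
- $fv_n\in W_{n,f}\cap(g-e_{n,f})W_{n,f}$ for $f\in F_n$, $n\ge1$.

Start with $F_0=\{1\}$ and $W_{0,1}=0$. Given $F_n$ and $f\in F_n$, Lemma 5.2 with $v=v_{n+1}$ gives, for each $x\not\ni f$, some $f'_x\le f$ with $f'_x\notin x$ and a suitable extending $f'_x$-datum. By (F2), $f$ is a finite orthogonal sum of elements, nonzero without loss of generality, each below some $f'_x$. Restrict the data to these elements; together, over all $f\in F_n$, they form $F_{n+1}$. If $f'\le f'_x$ and $(W',e')$ is the $f'_x$-datum, the restriction to $f'$ still extends $(W_{n,f},e_{n,f})$, because $f'W_{n,f}=f'f'_xW_{n,f}\subseteq f'W'$. Multiplying by $f'$ the relation that $f'_xv_{n+1}$ lies in $W'$ and in $(g-e')W'$ gives $f'v_{n+1}\in f'W'\cap(g-e')f'W'$.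

**Step 2 (assemble each level).** Put $X_n=\bigoplus_{f\in F_n}W_{n,f}\subseteq\bigoplus_{f\in F_n}fP=P$ and $e_n=\bigoplus_fe_{n,f}=e_n^2$. Each $f\in F_n$ is the sum of the $f'\in F_{n+1}$ below it, so $W_{n,f}=\bigoplus_{f'\le f}f'W_{n,f}\subseteq X_{n+1}$. Thus $X_n\subseteq X_{n+1}$ and $e_{n+1}$ extends $e_n$. The map $g-e_n$ is injective on $X_n$, because it maps each $W_{n,f}$ injectively into $fP$. And $v_n=\sum_{f\in F_n}fv_n\in X_n\cap(g-e_n)X_n$.

**Step 3 (pass to the union).** Every $v_n$ lies in $X_n$, so $\bigcup X_n=P$, and $e=\bigcup e_n$ is an idempotent of $\mathrm{end}(P)$. The map $g-e$ is injective, and it is onto since its image contains every $v_n$. So $g=e+(g-e)$ is a clean decomposition. $\square$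

## 7. Uncountably generated modules, and Theorem A

Recall Kaplansky's theorem: every projective module is a direct sum of countably generated modules.

**Lemma 7.1.** Let $R$ be any ring. If all countably generated projective left $R$-modules have clean endomorphism rings, then so do all projective left $R$-modules.

*Proof.*

**Step 1 (a $g$-invariant filtration with countably generated steps).** By Kaplansky's theorem $P=\bigoplus_{i\in I}P_i$ with $P_i$ countably generated. Let $g\in\mathrm{end}(P)$. The image under $g$ of each generator of $P_i$ has finite support, so there is a countable $c(i)\subseteq I$ with $gP_i\subseteq\bigoplus_{j\in c(i)}P_j$. Adding $c(j)$ for every $j$ already present, countably many times, we get a countable set $\mathrm{cl}(i)\ni i$ closed under $c$. Well-order $I=\{i_\alpha:\alpha<\kappa\}$ and for $\alpha\le\kappa$ put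
$$I_\alpha=\bigcup_{\beta<\alpha}\mathrm{cl}(i_\beta),\qquad P_{(\alpha)}=\bigoplus_{i\in I_\alpha}P_i,\qquad Q_\alpha=\bigoplus_{i\in I_{\alpha+1}\setminus I_\alpha}P_i\quad(\alpha<\kappa).$$
Each $I_\alpha$ is closed under $c$, so $gP_{(\alpha)}\subseteq P_{(\alpha)}$. Moreover $P_{(\alpha+1)}=P_{(\alpha)}\oplus Q_\alpha$, unions are taken at limits, and $P_{(\kappa)}=P=\bigoplus_{\alpha<\kappa}Q_\alpha$. Since $I_{\alpha+1}\setminus I_\alpha\subseteq\mathrm{cl}(i_\alpha)$ is countable, $Q_\alpha$ is a countably generated projective module.

**Step 2 (decompose the diagonal blocks).** Let $g_\alpha\in\mathrm{end}(Q_\alpha)$ be $g|_{Q_\alpha}$ followed by the projection $P_{(\alpha+1)}\to Q_\alpha$. By hypothesis $g_\alpha=\varepsilon_\alpha+\mu_\alpha$ with $\varepsilon_\alpha$ idempotent and $\mu_\alpha$ a unit. Let $e=\bigoplus\varepsilon_\alpha$, an idempotent of $\mathrm{end}(P)$, and $u=g-e$. Since $P_{(\alpha)}=\bigoplus_{\beta<\alpha}Q_\beta$, we have $uP_{(\alpha)}\subseteq P_{(\alpha)}$.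

**Step 3 (a triangular map with invertible diagonal is invertible).** We show by transfinite induction that $u$ restricts to an automorphism of $P_{(\alpha)}$ for all $\alpha\le\kappa$. For $\alpha=0$ the module is $0$. At a successor, $u$ induces $g_\alpha-\varepsilon_\alpha=\mu_\alpha$ on $P_{(\alpha+1)}/P_{(\alpha)}\cong Q_\alpha$. If $z\in P_{(\alpha+1)}$ and $uz=0$, then $z\in P_{(\alpha)}$ since $\mu_\alpha$ is injective, so $z=0$. If $y\in P_{(\alpha+1)}$, there is $z\in P_{(\alpha+1)}$ with $y-uz\in P_{(\alpha)}=uP_{(\alpha)}$, so $y\in uP_{(\alpha+1)}$. At a limit, a union of a chain of automorphisms is an automorphism. For $\alpha=\kappa$: $u$ is a unit, and $g=e+u$. $\square$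

**Proof of Theorem A.** By Proposition 6.1, countably generated projective $A$-modules have clean endomorphism rings; by Lemma 7.1 all projective $A$-modules do. The second sentence of the theorem was derived from the first in Section 2. So (1) and (2) do not imply (3) in general, and the semilocal hypothesis cannot be deleted from Corollary 2.5. $\blacksquare$

## 8. Lifting clean decompositions modulo a T-nilpotent ideal

We turn to Theorem B. For (4) $\Rightarrow$ (1) we have to climb from $R/J$ to $R$.

**Lemma 8.1.** Let $N$ be a left T-nilpotent ideal of $R$ and $P$ a projective left $R$-module. If $\mathrm{end}(_{R/N}\,P/NP)$ is clean, then $\mathrm{end}(_RP)$ is clean.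

*Proof.* Let $S=\mathrm{end}(P)$. Since $P$ is projective, every endomorphism of $P/NP$, composed with $P\to P/NP$, lifts to an endomorphism of $P$. So $S\to\mathrm{end}(P/NP)$ is onto, with kernel the ideal $I=\mathrm{Hom}(P,NP)$.

**Step 1 (each $n\in I$ is locally nilpotent).** Here T-nilpotence enters. Let $P\oplus P'=F$ be free with basis $(b_i)$ and extend $n$ by $0$ on $P'$. Its image lies in $NF=\bigoplus Nb_j$, so $nb_i=\sum_ja_{ij}b_j$ with $a_{ij}\in N$, almost all $0$ for fixed $i$. By linearity
$$n^kb_i=\sum a_{ij_1}a_{j_1j_2}\cdots a_{j_{k-1}j_k}b_{j_k}.$$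
The finite sequences $(i,j_1,\dots,j_k)$ with nonzero product $a_{ij_1}\cdots a_{j_{k-1}j_k}$ form a tree (initial segments of such sequences are again such), and it is finitely branching. An infinite branch would be a sequence in $N$ all of whose products $a_{ij_1}a_{j_1j_2}\cdots a_{j_{k-1}j_k}$ are nonzero, contrary to left T-nilpotence. So by König's lemma the tree is finite, and $n^kb_i=0$ for large $k$. Hence every element of $F$, in particular of $P$, is killed by a power of $n$.

**Step 2 ($I\subseteq J(S)$, so that units lift).** For $n\in I$, the sum $\sum_{k\ge0}n^k$ is pointwise finite by Step 1, so it defines an element of $S$, and it is a two-sided inverse of $1-n$. As $I$ is an ideal, $I\subseteq J(S)$.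

**Step 3 (idempotents lift modulo $I$).** Let $f\in S$ with $n=f^2-f\in I$. In $\mathbb Z[t]$ put $p_0=t$ and $p_{j+1}=3p_j^2-2p_j^3$. From $p_{j+1}=p_j^2(3-2p_j)$ and $1-p_{j+1}=(1-p_j)^2(1+2p_j)$ we get
$$p_{j+1}-p_j=-(p_j^2-p_j)(2p_j-1),\qquad p_{j+1}^2-p_{j+1}=-p_j^2(1-p_j)^2(3-2p_j)(1+2p_j).$$
By induction, $(t^2-t)^{2^j}$ divides $p_j^2-p_j$, and hence also $p_{j+1}-p_j$. Let $y\in P$ and $n^my=0$. Since $n$ commutes with $f$, $p_{j+1}(f)y=p_j(f)y$ whenever $2^j\ge m$. So $p_j(f)y$ is constant for $2^j\ge m$; call this value $ey$. For finitely many elements of $P$ a single large $j$ serves, so $e$ is $R$-linear and $e\in S$. Also $n^mp_j(f)y=p_j(f)n^my=0$, so for $2^j\ge m$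
$$e^2y=p_j(f)\,p_j(f)y=p_j(f)^2y=p_j(f)y=ey ,$$
where the third equality holds because $p_j(f)^2-p_j(f)$ is a multiple of $n^{2^j}$. Finally, every $p_{i+1}-p_i$ is divisible by $t^2-t$, so $ey-fy\in n\mathbb Z[f]y\subseteq NP$. Thus $e-f\in I$.

**Step 4 (lift a decomposition).** Let $g\in S$, and let $\bar g=\bar e+\bar u$ be a clean decomposition in $S/I\cong\mathrm{end}(P/NP)$. Lift $\bar e$ to an idempotent $e\in S$ by Step 3. Then $g-e$ lifts the unit $\bar u$, and $I\subseteq J(S)$, so $g-e$ is a unit. $\square$

## 9. What cleanness of row-finite matrices forces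

For (2) $\Rightarrow$ (4) we extract information from cleanness of $\mathrm{end}(R^{(\mathbb N)})$. With maps written on the right, this ring is $\mathrm{RFM}(R)$, the ring of row-finite $\mathbb N\times\mathbb N$ matrices.

The obstruction is visible in $R=k[[t]]$, where $J=(t)$ is not T-nilpotent. Let $f=\sum_itE_{i,i+1}$. An inverse of $1-f$ would have first row $(1,t,t^2,\dots)$, which is not finite. So $f=1+u$ with $u$ a unit is impossible. The next lemma shows that no other idempotent could do the job, so $\mathrm{RFM}(k[[t]])$ is not clean.

**Lemma 9.1.** Suppose $S=\mathrm{end}(R^{(\mathbb N)})$ is clean. Then: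

- (i) $\mathrm{end}((R/I)^{(\mathbb N)})$ is clean for every proper ideal $I$;
- (ii) $J(R/I)$ is left T-nilpotent for every proper ideal $I$;
- (iii) for each $a\in R$ there is $f=f^2\in Ra$ with $1-f\in R(1-a)$.

For example, (iii) fails for $\mathbb Z$ and $a=3$: $f=1$ would need $1\in3\mathbb Z$, and $f=0$ would need $1\in2\mathbb Z$. So $\mathrm{end}(\mathbb Z^{(\mathbb N)})$ is not clean.

*Proof.* Take $S=\mathrm{RFM}(R)$.

**Part (i).** The map $\mathrm{RFM}(R)\to\mathrm{RFM}(R/I)$ is onto, since we may lift zero entries to zero. Cleanness passes to homomorphic images.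

**Part (ii).** The aim is to show that the shift-like matrix of a sequence in $J$ has only one possible idempotent part. By (i) we may take $I=0$. Let $a_i\in J$ and let $f=\sum a_iE_{i,i+1}=e+u$ be a clean decomposition. In $\mathrm{RFM}(R/J)$ the image of $f$ is $0$, so $\bar e=-\bar u$ is an idempotent unit, and $\bar e=1$. Hence $h=1-e$ is an idempotent with entries in $J$. Let $\xi$ be a row of $h$, with support in $\{1,\dots,m\}$. From $h^2=h$ we get $\xi h=\xi$. Reading the first $m$ columns,
$$(\xi_1,\dots,\xi_m)(1-H)=0,\qquad H=(h_{ij})_{i,j\le m}\in M_m(J)=J(M_m(R)).$$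
So $1-H$ is invertible and $\xi=0$. Thus $h=0$, $e=1$, and $1-f=-u$ is a unit. Let $(r_1,r_2,\dots)$ be the first row of $(1-f)^{-1}$. It has finite support, and comparing entries in $(r_i)(1-f)=(1,0,0,\dots)$ gives $r_1=1$ and $r_{i+1}=r_ia_i$. So $a_1\cdots a_i=r_{i+1}=0$ for large $i$.

**Part (iii).** The aim is to find in $S$ an idempotent $k\in Ss$ with $1-k\in S(1-s)$, and to cut it down to a corner. Let $p=E_{11}$, identify $R$ with $pSp$, and let $s=aE_{11}=e+u$ be a clean decomposition in $S$. Put $k=u^{-1}(1-e)u$, an idempotent. Then
$$u(s-k)=u(e+u)-(1-e)u=ue+u^2-u+eu=(e+u)^2-(e+u)=s^2-s .$$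
So $s-k=u^{-1}(s^2-s)$, and therefore
$$k=\bigl(1-u^{-1}(s-1)\bigr)s\in Ss,\qquad 1-k=(1-u^{-1}s)(1-s)\in S(1-s).$$
As $s=sp$ and $k\in Ss$, we have $k=kp$. So $f=pk=pkp$ satisfies $f^2=pkpk=pk^2=pk=f$. Writing $k=t's$ and using $s=ps$, we get $f=pt's=(pt'p)s\in(pSp)s$. Writing $1-k=t(1-s)$, we get
$$p-f=p(1-k)p=pt(1-s)p=pt(p-s)=(ptp)(p-s),$$
since $sp=s$ and $p-s=p(p-s)$. Under $pSp=R$ this says $f\in Ra$ and $1-f\in R(1-a)$. $\square$

**Lemma 9.2.** If $A$ is abelian, $J(A)=0$ and $\mathrm{end}(A^{(\mathbb N)})$ is clean, then $A$ is strongly regular.

*Proof.* We use $B$, $x$, $A_x$ and (F1), (F2), which were proved in Section 4 for every abelian ring.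

**Step 1 (each $A_x$ is local).** Let $c=a_x\in A_x$ and take $f\in B$ for $a$ from Lemma 9.1(iii). If $f\notin x$, then $1=f_x\in A_xc$, so $c$ is left invertible. If $f\in x$, then $1=(1-f)_x\in A_x(1-c)$, so $1-c$ is left invertible. Suppose $M\ne M'$ were two maximal left ideals of $A_x$. Then $1=m+m'$ with $m\in M$, $m'\in M'$, and $m$ or $m'=1-m$ is left invertible, a contradiction. Since $A_x\ne0$, it has exactly one maximal left ideal, so it is local.

**Step 2 (each element of $A_x$ is a unit or nilpotent).** The nonunits of the local ring $A_x$ form $J(A_x)$. The ideal $xA$ is proper, so by Lemma 9.1(ii) $J(A_x)$ is left T-nilpotent, hence nil.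

**Step 3 (split an element of $A$ into a unit part and a nilpotent part).** Let $a\in A$. If $a_x$ is a unit, choose $b\in A$ with $ab-1,\ ba-1\in xA$. By (F1) there is $e\in B\setminus x$ with $e(ab-1)=e(ba-1)=0$, so $ae$ is a unit of $Ae$. If $a_x$ is nilpotent, then $a^n\in xA$ for some $n$, and by (F1) $a^ne=0$ for some $e\in B\setminus x$, so $ae$ is nilpotent. Both properties pass to smaller idempotents. By (F2) with $f=1$, we can write $1$ as a finite orthogonal sum of idempotents of the two kinds. Let $e$ be the sum of those of the first kind. Then $ae$ is a unit of $Ae$, and $c:=a(1-e)$ is nilpotent.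

**Step 4 (the nilpotent part vanishes).** Let $r\in A$. For every $x$, $c_x$ is nilpotent, hence not a unit, hence in $J(A_x)$, so $(1-rc)_x$ is a unit. As in Step 3, (F1) and (F2) give a finite orthogonal decomposition of $1$ on each piece of which $1-rc$ is a unit, so $1-rc$ is a unit of $A$. As $r$ was arbitrary, $c\in J(A)=0$, and $a=ae$. If $b$ is the inverse of $ae$ in $Ae$, then $ab=aeb=e$ and $aba=ea=a$. So $A$ is regular, and it is abelian. $\square$

## 10. Morita equivalence and Theorem B

**Definition.** Rings $R$ and $A$ are *Morita equivalent* if their categories of left modules are equivalent. For example, $M_n(D)$ is Morita equivalent to $D$.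

We recall the textbook facts: an equivalence preserves projectives, endomorphism rings and coproducts; it sends $R$ to a progenerator $Q$ of $A\text{-Mod}$, that is, a finitely generated projective module such that $A$ is a summand of some $Q^m$; and Morita equivalent rings are corners $\varepsilon M_n(\cdot)\varepsilon$, with $\varepsilon$ idempotent, of matrix rings over each other. The examples in Theorem B are now clear. If $R$ is commutative, so is $R/J$, and commutative rings are abelian. If $R$ is semilocal, then by the Wedderburn–Artin theorem $R/J$ is a finite product of matrix rings over division rings, hence Morita equivalent to a finite product of division rings, which is abelian.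

**Lemma 10.1.** Condition (1), condition (2), regularity, and the property $J=0$ are Morita invariant.

*Proof.* For (1) this is clear, since equivalences preserve projectives and endomorphism rings.

For (2), let $R$ and $A$ be Morita equivalent and let $R$ correspond to $Q$. Then $R^{(\mathbb N)}$ corresponds to $Q^{(\mathbb N)}$, and it is enough to show $Q^{(\mathbb N)}\cong A^{(\mathbb N)}$. If $Q\oplus Q'\cong A^n$, then
$$A^{(\mathbb N)}\cong(A^n)^{(\mathbb N)}\cong Q^{(\mathbb N)}\oplus Q'^{(\mathbb N)}\cong Q^{(\mathbb N)}\oplus Q^{(\mathbb N)}\oplus Q'^{(\mathbb N)}\cong Q^{(\mathbb N)}\oplus A^{(\mathbb N)} .$$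
If $A\oplus A'\cong Q^m$, then in the same way $Q^{(\mathbb N)}\cong A^{(\mathbb N)}\oplus Q^{(\mathbb N)}$. Hence $Q^{(\mathbb N)}\cong A^{(\mathbb N)}$.

For the last two properties, matrix rings over regular rings are regular (a textbook fact), and so are corners: if $a\in\varepsilon T\varepsilon$ and $a=aba$, then $a=a(\varepsilon b\varepsilon)a$. Also $J(M_n(T))=M_n(J(T))$ and $J(\varepsilon T\varepsilon)=\varepsilon J(T)\varepsilon$. Since Morita equivalent rings are corners of matrix rings over each other, regularity and $J=0$ pass between them. $\square$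

**Proof of Theorem B.** Let $R/J$ be Morita equivalent to the abelian ring $A$. Since $J(R/J)=0$, also $J(A)=0$ by Lemma 10.1.

**Step 1 ((1) $\Rightarrow$ (2)).** The module $R^{(\mathbb N)}$ is projective.

**Step 2 ((2) $\Rightarrow$ (4)).** $J$ is left T-nilpotent by Lemma 9.1(ii) with $I=0$. By Lemma 9.1(i), (2) holds for $R/J$, hence for $A$ by Lemma 10.1. By Lemma 9.2, $A$ is regular, hence so is $R/J$.

**Step 3 ((4) $\Rightarrow$ (1)).** Since $R/J$ is regular, $A$ is regular and abelian, so (1) holds for $A$ by Theorem A, hence for $R/J$ by Lemma 10.1. Let $_RP$ be projective, say $P\oplus P'\cong F$ with $F$ free. Then $P/JP\oplus P'/JP'\cong F/JF$ is free over $R/J$, so $P/JP$ is a projective $R/J$-module and $\mathrm{end}(P/JP)$ is clean. By Lemma 8.1 with $N=J$, $\mathrm{end}(P)$ is clean. $\blacksquare$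

**Proof of Corollary C.** (i) Let $R$ be commutative. By Theorem B we compare (4) with the condition on primes. Suppose (4) holds. Then $J$ is nil, so $J$ is the nilradical, which is therefore T-nilpotent. Every prime ideal $\mathfrak p$ of $R$ contains $J$, so the domain $R/\mathfrak p$ is regular: for each $a\neq0$ in it we have $a(1-ba)=0$ for some $b$, so $ba=1$. Thus $R/\mathfrak p$ is a field and $\mathfrak p$ is maximal.

Conversely, let all primes be maximal and the nilradical be T-nilpotent. The nilradical is the intersection of all primes, so it equals $J$, and $J$ is T-nilpotent. The ring $R'=R/J$ is reduced and all its primes are maximal. Its localization at a maximal ideal is a reduced local ring with only one prime ideal. That prime is the nilradical of the localization, namely $0$, so the localization is a field. For $a\in R'$, the ideals $aR'$ and $a^2R'$ agree in every such localization, hence are equal. So $a=a^2b=aba$ for some $b$, and $R'$ is regular. Thus (4) holds.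

(ii) Let $R$ be semilocal. As noted above, $R/J$ is Morita equivalent to a finite product of division rings, so Theorem B applies, and by Lemma 10.1 $R/J$ is regular. Hence (4) says that $J$ is left T-nilpotent, which for a semilocal ring means that $R$ is left perfect. So Theorem B becomes Corollary 2.5. $\blacksquare$
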